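# The averaged Hellinger affinity, and why $\ell_p$ $(p>2)$ and $c_0$ do not reduce to measure equivalence

## 1. A positive definite function attached to a measure-valued map

Let $\mathbb T=\mathbb R/\mathbb Z$, and for $a\in\mathbb T$ let $|a|\in[0,\frac12]$ be the distance from $a$ to $0$. The product $\mathbb T^\omega$ is a compact group under coordinatewise addition, and $\lambda$ is its Haar probability measure. For $s\in\mathbb R$ we write $se_n$ for the element whose $n$-th coordinate is $s \bmod 1$ and whose other coordinates are $0$. Let $P(2^\omega)$ be the Polish space of Borel probability measures on $2^\omega$ with the weak$^*$ topology.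

The whole talk turns on one construction. It takes a Borel map $f:\mathbb T^\omega\to P(2^\omega)$ and returns a positive definite function $\varphi$ on the group $\mathbb T^\omega$. We build it first, and in Section 2 we say what it decides.

**Definition (distance and affinity).** For probability measures $\mu,\nu$ on the same space, let $\rho$ be a finite measure dominating both, with densities $u=\frac{d\mu}{d\rho}$ and $v=\frac{d\nu}{d\rho}$. Put
$$\|\mu-\nu\|=\int|u-v|\,d\rho,\qquad a(\mu,\nu)=\int\sqrt{uv}\,d\rho .$$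

If $\rho$ is replaced by a larger dominating measure $\rho'$, both densities are multiplied by $\frac{d\rho}{d\rho'}$. Both integrands are homogeneous of degree one, so the integrals do not change. Any two dominating measures are dominated by their sum, so neither quantity depends on $\rho$. The number $a(\mu,\nu)\in[0,1]$ is the Hellinger affinity. It equals $1$ iff $\mu=\nu$, and $0$ iff $\mu$ and $\nu$ are mutually singular.

**Example 1.** On $\{0,1\}$ let $\beta_\alpha$ give mass $\cos^2\alpha$ to $0$ and $\sin^2\alpha$ to $1$, where $\alpha\in[0,\frac\pi2]$. With counting measure as $\rho$, $a(\beta_\alpha,\beta_{\alpha'})=\cos\alpha\cos\alpha'+\sin\alpha\sin\alpha'=\cos(\alpha-\alpha')$. So $1-a$ is of order $(\alpha-\alpha')^2$. The exponent $2$ that governs everything below is already visible here.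

**Comparison of the two quantities.** Since $\int u\,d\rho=\int v\,d\rho=1$, we have $1-a=\frac12\int(\sqrt u-\sqrt v)^2d\rho$. Now $(\sqrt u-\sqrt v)^2\le|\sqrt u-\sqrt v|(\sqrt u+\sqrt v)=|u-v|$, and by Cauchy–Schwarz
$$\tfrac12\int|u-v|\,d\rho=\tfrac12\int|\sqrt u-\sqrt v|\,(\sqrt u+\sqrt v)\,d\rho\le\tfrac12\sqrt{2-2a}\,\sqrt{2+2a}=\sqrt{1-a^2}\le\sqrt2\sqrt{1-a}.$$
Hence
$$1-a(\mu,\nu)\le\tfrac12\|\mu-\nu\|,\qquad \|\mu-\nu\|\le2\sqrt2\,\sqrt{1-a(\mu,\nu)} .\tag{1}$$

**Measurability.** Both quantities are Borel functions on $P(2^\omega)^2$. For a clopen set $C$ the map $\mu\mapsto\mu(C)$ is continuous. First, $\|\mu-\nu\|=\sup_C2|\mu(C)-\nu(C)|$ over the countably many clopen $C$. Indeed $2|\mu(B)-\nu(B)|\le\|\mu-\nu\|$ for all Borel $B$, with equality at $B=\{u\ge v\}$, and $B$ can be approximated in $\rho$-measure by clopen sets. Second, with $\rho=(\mu+\nu)/2$,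
$$a(\mu,\nu)=\lim_n\sum_{s\in2^n}\sqrt{\mu[s]\,\nu[s]},\tag{2}$$
where $[s]$ is the cylinder of $s$. The functions $u_n,v_n$ equal to $\mu[s]/\rho[s]$ and $\nu[s]/\rho[s]$ on each $[s]$ with $\rho[s]>0$ are martingales bounded by $2$. They converge $\rho$-a.e. to $u,v$, and the sum in (2) is $\int\sqrt{u_nv_n}\,d\rho$, so bounded convergence gives (2). Consequently every function below of the form $\|f(\cdot)-f(\cdot)\|$ or $a(f(\cdot),f(\cdot))$, with $f$ Borel and Borel functions as its arguments, is Borel.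

**Definition (the construction).** Let $f:\mathbb T^\omega\to P(2^\omega)$ be Borel. For $g\in\mathbb T^\omega$ put
$$\varphi(g)=\int a(f(x),f(x+g))\,d\lambda(x),\qquad\psi=1-\varphi,\qquad D(g)=\int\|f(x+g)-f(x)\|\,d\lambda(x).$$

Integrating (1), and using Jensen's inequality for the concave function $\sqrt{\cdot}$ in the second part, we get
$$\psi(g)\le\tfrac12D(g),\qquad D(g)\le2\sqrt2\,\sqrt{\psi(g)} .\tag{3}$$
So $\psi$ and $D$ are small together. By invariance of $\lambda$, $D(-g)=D(g)$. Clearly $\varphi$ is real and $\varphi(0)=1$.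

**Positive definiteness.** A function $\varphi$ on an abelian group is positive definite if $\sum_{i,j}c_i\bar c_j\,\varphi(g_i-g_j)\ge0$ for all finite families $g_i$ in the group and $c_i\in\mathbb C$. Ours is. Substituting $x\mapsto x+g_j$ in the integral for $\varphi(g_i-g_j)$,
$$\sum_{i,j}c_i\bar c_j\,\varphi(g_i-g_j)=\int\sum_{i,j}c_i\bar c_j\,a\big(f(x+g_j),f(x+g_i)\big)\,d\lambda(x).$$
For fixed $x$, let $\rho=\sum_if(x+g_i)$ and $w_i=\frac{df(x+g_i)}{d\rho}$. The integrand at $x$ is $\sum_{i,j}c_i\bar c_j\int\sqrt{w_iw_j}\,d\rho=\big\|\sum_ic_i\sqrt{w_i}\big\|_{L^2(\rho)}^2\ge0$.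

**Example 2.** Using the measures $\beta_\alpha$ of Example 1, let
$$f(x)=\bigotimes_n\big(\beta_{\alpha_n}\otimes\beta_{\alpha_n'}\big),\qquad \alpha_n=\tfrac\pi4+\tfrac12\cos2\pi x_n,\quad\alpha'_n=\tfrac\pi4+\tfrac12\sin2\pi x_n .$$
All angles lie in $[\frac\pi4-\frac12,\frac\pi4+\frac12]\subset(0,\frac\pi2)$. The measure of each cylinder is a continuous function of $x$, so $f$ is continuous. By (2) the affinity of product measures is the product of the affinities, so $a(f(x),f(y))=\prod_n\cos d_n\cos d_n'$ with $d_n=\frac12(\cos2\pi x_n-\cos2\pi y_n)$ and $d_n'=\frac12(\sin2\pi x_n-\sin2\pi y_n)$. Let $\sigma=|x_n-y_n|$. The chord of the circle has length $2\sin\pi\sigma$, so $d_n^2+d_n'^2=\sin^2\pi\sigma$. From $\frac2{\pi^2}d^2\le1-\cos d\le\frac12d^2$ for $|d|\le1$ we get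
$$\tfrac1{\pi^2}\sin^2\pi\sigma\le1-\cos d_n\cos d_n'\le\tfrac12\sin^2\pi\sigma .\tag{4}$$
For the left side, bound the product by the cosine of the larger of $|d_n|,|d'_n|$, whose square is at least $\frac12\sin^2\pi\sigma$. For the right side, use $1-\cos d\cos d'\le(1-\cos d)+(1-\cos d')$. Hence $\frac1{\pi^2}\sin^2\pi s\le\psi(se_n)\le\frac12\sin^2\pi s$. In this example $\psi$ is quadratic near $0$ along each coordinate.

## 2. Borel reductions to measure equivalence: what $\varphi$ decides

**Definition (Borel reducibility).** For equivalence relations $E$ on $X$ and $F$ on $Y$, with $X,Y$ Polish, $E\le_BF$ means that there is a Borel map $f:X\to Y$ with $x\mathrel Ex'\iff f(x)\mathrel Ff(x')$ for all $x,x'\in X$. Such an $f$ is a Borel reduction of $E$ to $F$. If only $\Rightarrow$ holds, $f$ is called a homomorphism.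

**Definition (the relations).** For $1\le p<\infty$, $\ell_p$ is the relation on $\mathbb R^\omega$ given by $x\mathrel{\ell_p}y\iff\sum_n|x(n)-y(n)|^p<\infty$. The relation $c_0$ on $\mathbb R^\omega$ is $x\mathrel{c_0}y\iff\lim_n|x(n)-y(n)|=0$. Measure equivalence $\equiv_m$ on $P(2^\omega)$ is: $\mu\equiv_m\nu$ iff $\mu$ and $\nu$ have the same null sets.

Two facts are given. One is the result of Dougherty–Hjorth: for $1\le p,q<\infty$, $\ell_p\le_B\ell_q$ iff $p\le q$. The other is $\ell_2\le_B\ \equiv_m$. Composing reductions, $\ell_p\le_B\ \equiv_m$ for $1\le p\le2$. We ask: (a) for $1\le p<\infty$, is it true that $\ell_p\le_B\ \equiv_m$ iff $p\le2$? (b) Does $c_0\le_B\ \equiv_m$ hold? The answer to (a) is yes and the answer to (b) is no. In view of the given facts, both follow from one statement.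

**Theorem A.** If $2<p<\infty$, then $\ell_p\not\le_B\ \equiv_m$. Also $c_0\not\le_B\ \equiv_m$.

Two stronger results, Theorems B and C, come in Sections 7 and 8.

**Torus versions.** To use $\varphi$ we need a compact group with an invariant probability measure. Let $\mathbb T^{(\omega)}\le\mathbb T^\omega$ be the subgroup of finitely supported elements, and
$$G_p=\Big\{g\in\mathbb T^\omega:\sum_n|g_n|^p<\infty\Big\},\qquad G_\infty=\{g\in\mathbb T^\omega:|g_n|\to0\}.$$
For a subgroup $G\le\mathbb T^\omega$ let $x\mathrel{E_G}y\iff x-y\in G$.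

**Lemma 1.** The continuous map $\Theta:\mathbb T^\omega\to\mathbb R^\omega$, $\Theta(x)(2n)=\cos2\pi x_n$, $\Theta(x)(2n+1)=\sin2\pi x_n$, reduces $E_{G_p}$ to $\ell_p$ for $1\le p<\infty$, and $E_{G_\infty}$ to $c_0$.

*Proof.* Let $a_n=|x_n-y_n|$, and let $M_n$ be the larger of $|\Theta(x)(2n)-\Theta(y)(2n)|$ and $|\Theta(x)(2n+1)-\Theta(y)(2n+1)|$. The chord between the $n$-th points is $2\sin\pi a_n\in[4a_n,2\pi a_n]$. The larger coordinate difference is at most the chord and at least the chord divided by $\sqrt2$, so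
$$2a_n\le M_n\le2\pi a_n .\tag{5}$$
The two terms of $\sum_k|\Theta(x)(k)-\Theta(y)(k)|^p$ belonging to $n$ add up to a number in $[M_n^p,2M_n^p]$. So this sum is finite iff $\sum_na_n^p<\infty$. Likewise the coordinate differences tend to $0$ iff $a_n\to0$. $\square$

**The case $p=2$ by hand.** Take $f$ from Example 2. Kakutani's theorem says that for $\mu_n\equiv_m\nu_n$ (all $n$), the products $\bigotimes\mu_n$ and $\bigotimes\nu_n$ are equivalent iff $\prod_na(\mu_n,\nu_n)>0$. Group the two factors belonging to $n$ into one, with affinity $\cos d_n\cos d'_n>0$. The product is positive iff $\sum_n(1-\cos d_n\cos d_n')<\infty$. By (4) and $2\sigma\le\sin\pi\sigma\le\pi\sigma$ on $[0,\frac12]$, this holds iff $\sum_n|x_n-y_n|^2<\infty$. So $f$ is a reduction of $E_{G_2}$ to $\equiv_m$.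

**The same recipe for $p>2$.** Suppose we code coordinates one at a time, sending a real number $a$ to a vector $V_a$ of a Hilbert space with $\|V_a-V_b\|^2$ between constant multiples of $|a-b|^p$ for $|a-b|\le1$. For $p>2$ there is no such code. Cutting $[a,b]$ into $k$ equal pieces gives
$$\|V_a-V_b\|\le k\cdot C\Big(\frac{|a-b|}k\Big)^{p/2}\longrightarrow0\qquad(k\to\infty),$$
so $V$ would be constant. This excludes coordinatewise codes only, and an arbitrary Borel $f$ need not respect coordinates at all. The proof keeps the idea of cutting into pieces and applies it to $\varphi$, which exists for every Borel $f$.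

**What has to be shown.** Let $f$ be a Borel reduction of $E_{G_p}$ $(p>2)$ or of $E_{G_\infty}$ to $\equiv_m$. We look for an element $g$ with $|g_n|=\frac14$ for infinitely many $n$, so $g\notin G_p$ and $g\notin G_\infty$, but with $f(x)\equiv_mf(x+g)$ for some $x$. That contradicts the reduction property. The tools are: $D$ is small on small elements (Lemma 2); if $\sum_jD(g_j)<\infty$, then $f(x)\equiv_mf(x+\sum_jg_j)$ almost everywhere (Lemma 3); and $D$ is small at some elements $\frac14e_n$, which are not small (via Lemma 4).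

**Standing hypotheses.** From here to the end, $G$ is a group with $\mathbb T^{(\omega)}\le G\le\mathbb T^\omega$, and $N:\mathbb T^{(\omega)}\to[0,\infty)$ satisfies

> $(*)$ if $g_1,g_2,\dots\in\mathbb T^{(\omega)}$ have pairwise disjoint supports and $N(g_k)\le2^{-k}$ for all $k$, then $\sum_{k\in A}g_k\in G$ for every $A\subseteq\{1,2,\dots\}$.

A Borel map $f:\mathbb T^\omega\to P(2^\omega)$ is $G$-invariant if $x-y\in G\Rightarrow f(x)\equiv_mf(y)$, that is, if it is a homomorphism from $E_G$ to $\equiv_m$. We fix a $G$-invariant $f$, with its $\varphi,\psi,D$.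

**Example 3.** For $G=G_p$, $p<\infty$, the function $N(g)=\sum_n|g_n|^p$ works: with disjoint supports, $\sum_n|(\sum_{k\in A}g_k)_n|^p=\sum_{k\in A}N(g_k)\le1$.

## 3. Small elements move $f$ little

Invariance says that $f(x)$ and $f(x+g)$ have the same null sets for $g\in G$. That is purely qualitative, since equivalent measures can be almost at the maximal distance $2$. The next lemma extracts a quantitative statement from the fact that invariance holds for uncountably many $g$ at once.

**Lemma 2.** For every $\varepsilon>0$ there are $n_0\in\omega$ and $\delta>0$ such that $D(g)\le\varepsilon$ for all $g\in\mathbb T^{(\omega)}$ with support in $[n_0,\infty)$ and $N(g)\le\delta$.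

*Proof.* **Step 1: set up a random element of $G$.** The purpose is to turn a sequence of counterexamples into one measurable function of coin flips. Suppose the lemma fails for $\varepsilon$. Applying the failure repeatedly, each time with $n_0$ beyond the earlier supports and $\delta=2^{-k}$, we get $g_1,g_2,\dots\in\mathbb T^{(\omega)}$ with pairwise disjoint supports, $N(g_k)\le2^{-k}$ and $D(g_k)>\varepsilon$. For $A\subseteq\{1,2,\dots\}$ let $h_A=\sum_{k\in A}g_k$. By $(*)$, $h_A\in G$, so $f(x+h_A)\equiv_mf(x)$ for all $x$ and $A$. Identify the power set of $\{1,2,\dots\}$ with $2^\omega$, let $\kappa$ be the fair coin measure on it, and write $A_k=A\,\triangle\,\{k\}$. Each coordinate of $h_A$ depends on at most one bit of $A$, so $A\mapsto h_A$ is continuous. Therefore $(x,A)\mapsto\|f(x+h_A)-f(x+h_{A_k})\|$ is Borel with values in $[0,2]$, and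
$$I_k(x)=\int\|f(x+h_A)-f(x+h_{A_k})\|\,d\kappa(A)$$
is Borel with $0\le I_k\le2$.

**Step 2: the average of $I_k$ is $D(g_k)$.** This records what we must contradict. We have $h_{A_k}=h_A\pm g_k$, with $+$ if $k\notin A$ and $-$ if $k\in A$. For fixed $A$, invariance of $\lambda$ gives $\int\|f(x+h_A)-f(x+h_{A_k})\|\,d\lambda(x)=D(\pm g_k)=D(g_k)$. By Fubini, $\int I_k\,d\lambda=D(g_k)>\varepsilon$ for all $k$.

**Step 3: for fixed $x$, view $A\mapsto f(x+h_A)$ as a Borel map into a separable Banach space.** This is where invariance is used. Fix $x$ and let $\mu=f(x)$. Since $f(x+h_A)\ll\mu$ for every $A$, we may put $F(A)=\frac{df(x+h_A)}{d\mu}\in L^1(\mu)$. Then $\|F(A)\|_1=1$ and $I_k(x)=\int\|F(A)-F(A_k)\|_1\,d\kappa(A)$.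

We check that $F$ is Borel. For clopen $C$ the map $A\mapsto\int_CF(A)\,d\mu=f(x+h_A)(C)$ is Borel. For $w\in L^1(\mu)$,
$$\|w\|_1=\sup_C\int(\mathbf 1_C-\mathbf 1_{2^\omega\setminus C})\,w\,d\mu$$
over the countably many clopen $C$. Here $\ge$ is clear. For $\le$, choose $C$ close to $\{w\ge0\}$ with respect to the finite measure $(1+|w|)\mu$; the integral then misses $\|w\|_1$ by at most $2\int_{C\triangle\{w\ge0\}}|w|\,d\mu$. Apply this formula to $w=F(A)-v$ with $v\in L^1(\mu)$ fixed. For each clopen $C$ the integral is a Borel function of $A$, so $A\mapsto\|F(A)-v\|_1$ is Borel. Preimages of open balls are therefore Borel, and since $L^1(\mu)$ is separable, preimages of all open sets are Borel.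

**Step 4: approximate $F$ by a function of finitely many bits.** Let $\eta>0$. Cover $L^1(\mu)$ by countably many balls of radius $\eta/4$ with centers $v_1,v_2,\dots$, and make their preimages under $F$ disjoint. This gives a Borel partition $B_1,B_2,\dots$ of $2^\omega$ with $\|F(A)-v_i\|_1\le\eta/4$ for $A\in B_i$. Choose $r$ with $\kappa\big(\bigcup_{i>r}B_i\big)\le\eta/4$. As $\|F(A)\|_1=1$, the simple function $\sum_{i\le r}\mathbf 1_{B_i}v_i$ satisfies $\int\|F-\sum_{i\le r}\mathbf 1_{B_i}v_i\|_1\,d\kappa\le\eta/4+\eta/4=\eta/2$. Now choose clopen $C_i$ with $\|v_i\|_1\,\kappa(B_i\triangle C_i)\le\eta/(2r)$ and put $F'=\sum_{i\le r}\mathbf 1_{C_i}v_i$. Then $\int\|F-F'\|_1\,d\kappa\le\eta$, and $F'(A)$ depends on only finitely many bits of $A$.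

**Step 5: flipping a late bit hardly matters.** For all large $k$ we have $F'(A_k)=F'(A)$ for every $A$. Since $A\mapsto A_k$ preserves $\kappa$, for such $k$
$$I_k(x)\le\int\|F(A)-F'(A)\|_1\,d\kappa(A)+\int\|F'(A_k)-F(A_k)\|_1\,d\kappa(A)\le2\eta .$$
So $I_k(x)\to0$ for every $x$. By dominated convergence $\int I_k\,d\lambda\to0$, contradicting Step 2. $\square$

## 4. Summable displacements preserve the measure class

**Lemma 3.** Let $g_1,g_2,\dots\in\mathbb T^{(\omega)}$ have pairwise disjoint supports, $\sum_jD(g_j)<\infty$, and $g=\sum_jg_j$ (coordinatewise). Then $f(x)\equiv_mf(x+g)$ for $\lambda$-a.e. $x$.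

The element $g$ need not lie in $G$. That is how we shall leave the group.

*Proof.* **Step 1: the partial sums give a limit measure.** Let $s_0=0$ and $s_j=g_1+\dots+g_j\in\mathbb T^{(\omega)}\le G$, so $f(x+s_j)\equiv_mf(x)$ for all $x$. Substituting $y=x+s_{j-1}$,
$$\sum_{j\ge1}\int\|f(x+s_j)-f(x+s_{j-1})\|\,d\lambda(x)=\sum_jD(g_j)<\infty .$$
So for a.e. $x$ the series $\sum_j\|f(x+s_j)-f(x+s_{j-1})\|$ converges, and $f(x+s_j)$ converges in total variation to some $\nu_x\in P(2^\omega)$. If $f(x)(B)=0$, then $f(x+s_j)(B)=0$ for all $j$, hence $\nu_x(B)=0$. Thus $\nu_x\ll f(x)$.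

**Step 2: the limit is $f(x+g)$.** The map $f$ is only Borel, so $s_j\to g$ alone gives nothing pointwise; we use continuity of translation in $L^1$. Let $(u_i)$ be dense in $C(2^\omega)$ and $F_i(x)=\int u_i\,df(x)$, a bounded Borel function. Since $s_j\to g$ in $\mathbb T^\omega$, $\|F_i(\cdot+s_j)-F_i(\cdot+g)\|_{L^1(\lambda)}\to0$ for each $i$. Diagonalizing, we find one subsequence along which, for a.e. $x$, $F_i(x+s_j)\to F_i(x+g)$ for all $i$. By Step 1, $F_i(x+s_j)\to\int u_i\,d\nu_x$ for a.e. $x$ as well. So $\int u_i\,d\nu_x=\int u_i\,df(x+g)$ for all $i$, which means $\nu_x=f(x+g)$, for a.e. $x$. Hence $f(x+g)\ll f(x)$ for a.e. $x$.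

**Step 3: the other direction.** Since $D(-g_j)=D(g_j)$, Steps 1 and 2 apply to $(-g_j)$ and give $f(y-g)\ll f(y)$ for a.e. $y$. Putting $y=x+g$, we get $f(x)\ll f(x+g)$ for a.e. $x$. $\square$

## 5. From small pieces to $K$-fold multiples

Let $G=G_p$ with $p>2$ and $N(g)=\sum_n|g_n|^p$. Given $\varepsilon$, take $n_0,\delta$ from Lemma 2. For distinct $n_1,\dots,n_m\ge n_0$ with $m=K^2$, put $h_i=\frac1{4K}e_{n_i}$. For every $A\subseteq\{1,\dots,m\}$,
$$N\Big(\sum_{i\in A}h_i\Big)\le K^2(4K)^{-p}=4^{-p}K^{2-p},\tag{6}$$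
and since $p>2$ this is at most $\delta$ for large $K$. So all $2^m$ sums satisfy $\psi(\sum_{i\in A}h_i)\le\frac12D(\sum_{i\in A}h_i)\le\varepsilon$. We want $\psi(Kh_i)=\psi(\frac14e_{n_i})$ to be small for some $i$.

**The triangle inequality.** For fixed $x$, $\sqrt{2-2a}$ is the $L^2(\rho)$ distance of the square roots of densities. By Minkowski's inequality in $L^2(\lambda)$ and invariance of $\lambda$, $\sqrt{\psi(g+h)}\le\sqrt{\psi(g)}+\sqrt{\psi(h)}$, so $\psi(Kh_i)\le K^2\psi(h_i)$. But we know only $\psi(h_i)\le\varepsilon$, and $K^2\varepsilon$ is useless because $K$ grows as $\varepsilon\to0$. No argument from the triangle inequality alone can succeed. The function $\psi_0(g)=\sup_n|g_n|$ is symmetric and subadditive, and so is $\sqrt{\psi_0}$. Yet $\psi_0(\sum_{i\in A}h_i)\le\frac1{4K}$ for every $A$, while $\psi_0(Kh_i)=\frac14$. What excludes $\psi_0$ is positive definiteness.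

**A bound on $\sum\psi(h_i)$.** One might hope that positive definiteness forces $\sum_{i\le m}\psi(h_i)\le C\varepsilon$; with $\psi(Kh_i)\le K^2\psi(h_i)$ and $m=K^2$ this would finish. This is false for positive definite functions on $\mathbb Z^m$. Take $\varphi_0(k_1,\dots,k_m)=1-\varepsilon+\varepsilon(-1)^{k_1+\dots+k_m}$, with $0<\varepsilon<1$, and let $h_i$ be the standard generators. It is a convex combination of characters, so it is positive definite. Then $1-\varphi_0\le2\varepsilon$ everywhere, but $\sum_i(1-\varphi_0(h_i))=2\varepsilon m$. In Fourier terms, a rare event of probability $\varepsilon$ can contribute to all the $h_i$ at once. On that event the multiples $kh_i$ cost no more than $h_i$, because $1-\cos$ never exceeds $2$. So we pass to the spectral side and bound $\psi(kh_i)$ there directly, keeping the truncation at $2$.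

**Lemma 4.** Let $h_1,\dots,h_m\in\mathbb T^\omega$ satisfy $\psi(\sum_{i\in A}h_i)\le\varepsilon$ for every $A\subseteq\{1,\dots,m\}$. Then for every integer $k$ with $1\le k\le\sqrt m$,
$$\frac1m\sum_{i=1}^m\psi(kh_i)\le6\varepsilon .$$

*Proof.* **Step 1: pass to random angles.** The function $(k_1,\dots,k_m)\mapsto\varphi(\sum_jk_jh_j)$ is the pullback of $\varphi$ under a homomorphism $\mathbb Z^m\to\mathbb T^\omega$. So it is positive definite on $\mathbb Z^m$, with value $1$ at $0$. By the Herglotz–Bochner theorem it is the Fourier transform of a probability measure on $\mathbb T^m$: there is a random vector $(\vartheta_1,\dots,\vartheta_m)\in\mathbb T^m$ with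
$$\varphi\Big(\sum_jk_jh_j\Big)=\mathbb E\,e^{2\pi i\sum_jk_j\vartheta_j}\qquad\text{for all }(k_j)\in\mathbb Z^m .$$
Put $y_j=1-\cos2\pi\vartheta_j=2\sin^2\pi\vartheta_j\in[0,2]$ and $S=\sum_jy_j$.

**Step 2: the hypothesis makes $S$ small with high probability.** Average $\varphi(\sum_{j\in A}h_j)\ge1-\varepsilon$ over all $2^m$ sets $A$. Since $2^{-m}\sum_A\prod_{j\in A}z_j=\prod_j\frac{1+z_j}2$ and $\big|\frac{1+e^{2\pi i\vartheta}}2\big|=|\cos\pi\vartheta|$,
$$1-\varepsilon\le\mathbb E\prod_j\frac{1+e^{2\pi i\vartheta_j}}2\le\mathbb E\prod_j|\cos\pi\vartheta_j|=\mathbb E\prod_j\sqrt{1-y_j/2}\le\mathbb E\,e^{-S/4}.$$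
The equality is $\cos^2\pi\vartheta_j=1-y_j/2$, and the last inequality is $1-z\le e^{-z}$ with $z=y_j/2$. So
$$\mathbb E\big(1-e^{-S/4}\big)\le\varepsilon .\tag{7}$$

**Step 3: bound the multiples with truncation.** From $|\sin k\beta|\le k|\sin\beta|$ we get $1-\cos2\pi k\vartheta_j=2\sin^2\pi k\vartheta_j\le\min(2,k^2y_j)$. As $\varphi$ is real, $\psi(kh_j)=\mathbb E(1-\cos2\pi k\vartheta_j)$. Averaging over $j$ and using $k^2\le m$,
$$\frac1m\sum_j\psi(kh_j)\le\mathbb E\,\frac1m\sum_j\min(2,k^2y_j)\le\mathbb E\min\Big(2,\frac{k^2}mS\Big)\le\mathbb E\min(2,S).$$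

**Step 4: compare $\min(2,S)$ with $1-e^{-S/4}$.** The function $1-e^{-S/4}$ is concave and vanishes at $0$, so for $S\in[0,2]$ it is at least $\frac S2(1-e^{-1/2})$. For $S\ge2$ it is at least $1-e^{-1/2}$ by monotonicity. Hence $\min(2,S)\le\frac2{1-e^{-1/2}}(1-e^{-S/4})\le6(1-e^{-S/4})$, because $2/(1-e^{-1/2})<6$. With (7), $\mathbb E\min(2,S)\le6\varepsilon$. $\square$

## 6. Proof of Theorem A

**Step 1: move to the torus.** Let $2<p<\infty$ and suppose $\ell_p\le_B\ \equiv_m$ or $c_0\le_B\ \equiv_m$. Composing the reduction with $\Theta$ (Lemma 1) gives a Borel reduction $f$ of $E_{G_p}$, respectively of $E_{G_\infty}$, to $\equiv_m$. Since $G_p\le G_\infty$, in both cases $f$ is $G_p$-invariant. So Lemmas 2, 3 and 4 apply to $f$ with $G=G_p$ and $N(g)=\sum_n|g_n|^p$.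

**Step 2: $\psi$ is small at some large elements.** We claim that for every $\varepsilon>0$ and every $l$ there is $n\ge l$ with $\psi(\frac14e_n)\le6\varepsilon$. Take $n_0,\delta$ from Lemma 2 for $\varepsilon$. Since $p>2$, there is an integer $K\ge1$ with $K^2(4K)^{-p}\le\delta$. Let $m=K^2$, choose distinct $n_1,\dots,n_m\ge\max(n_0,l)$, and set $h_i=\frac1{4K}e_{n_i}$. By (6), $N(\sum_{i\in A}h_i)\le\delta$ for every $A$, so $\psi(\sum_{i\in A}h_i)\le\frac12D(\sum_{i\in A}h_i)\le\varepsilon$. Lemma 4 with $k=K=\sqrt m$ gives $\frac1m\sum_i\psi(\frac14e_{n_i})\le6\varepsilon$, and so $\psi(\frac14e_{n_i})\le6\varepsilon$ for some $i$.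

**Step 3: add up large elements.** Apply Step 2 with $\varepsilon=4^{-j}/48$ for $j=1,2,\dots$, each time with $l$ beyond the previous index. By (3) this gives $n_1<n_2<\cdots$ with $D(\frac14e_{n_j})\le2\sqrt2\sqrt{4^{-j}/8}=2^{-j}$. Let $g=\sum_j\frac14e_{n_j}$. By Lemma 3, $f(x)\equiv_mf(x+g)$ for a.e. $x$, in particular for some $x$. But $|g_n|=\frac14$ for infinitely many $n$, so $g\notin G_p$ and $g\notin G_\infty$. So $f$ is a reduction neither of $E_{G_p}$ nor of $E_{G_\infty}$, a contradiction. $\blacksquare$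

The hypothesis $p>2$ was used once, to make (6) small. For $p=2$ the right side of (6) is $\frac1{16}$ for every $K$.

## 7. $G_p$-invariant maps ignore entire coordinates

The proof of Theorem A used reductions only in its last lines. For an arbitrary $G_p$-invariant map the same argument shows more. For $A\subseteq\omega$ let $\mathbb T^A=\{g\in\mathbb T^\omega:\operatorname{supp}g\subseteq A\}$.

**Theorem B.** Let $2<p<\infty$ and let $f:\mathbb T^\omega\to P(2^\omega)$ be Borel and $G_p$-invariant. Then $\sup_{s\in\mathbb R}D(se_n)\to0$ as $n\to\infty$. Consequently every infinite $B\subseteq\omega$ contains an infinite $A$ such that for every $g\in\mathbb T^A$, $f(x)\equiv_mf(x+g)$ for $\lambda$-a.e. $x$. In particular, if $G\le\mathbb T^\omega$ is any subgroup with $G_p\le G$ for some $p\in(2,\infty)$ and $E_G\le_B\ \equiv_m$, then every infinite $B\subseteq\omega$ contains an infinite $A$ with $\mathbb T^A\le G$.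

*Proof.* **Step 1: few coordinates are bad.** Let $\varepsilon>0$, take $n_0,\delta$ from Lemma 2 with $G=G_p$ and $N(g)=\sum_n|g_n|^p$, and choose an integer $K\ge1$ with $K^2(2K)^{-p}\le\delta$, which is possible since $p>2$. For each $n$ let $s_n\in[-\frac12,\frac12]$ be arbitrary. Given $m=K^2$ distinct indices $n_1,\dots,n_m\ge n_0$, put $h_i=\frac{s_{n_i}}Ke_{n_i}$. Its nonzero coordinate is at distance at most $\frac1{2K}$ from $0$, so $N(\sum_{i\in A}h_i)\le K^2(2K)^{-p}\le\delta$ for all $A$. Thus $\psi(\sum_{i\in A}h_i)\le\frac12D(\sum_{i\in A}h_i)\le\varepsilon$, and Lemma 4 with $k=K$ gives $\frac1m\sum_i\psi(s_{n_i}e_{n_i})\le6\varepsilon$. If there were $K^2$ indices $n\ge n_0$ with $\psi(s_ne_n)>6\varepsilon$, using them as the $n_i$ would contradict this. So fewer than $K^2$ indices $n\ge n_0$ satisfy $\psi(s_ne_n)>6\varepsilon$.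

**Step 2: pass to the supremum.** The element $se_n$ depends only on $s\bmod1$, so we may choose $s_n\in[-\frac12,\frac12]$ with $\psi(s_ne_n)\ge\frac12\sup_s\psi(se_n)$. By Step 1, $\sup_s\psi(se_n)\le12\varepsilon$ for all but finitely many $n$. As $\varepsilon$ was arbitrary, (3) gives $\sup_sD(se_n)\to0$.

**Step 3: choose $A$.** Given $B$, choose $A=\{n_1<n_2<\cdots\}\subseteq B$ with $\sup_sD(se_{n_j})\le2^{-j}$. For $g\in\mathbb T^A$ apply Lemma 3 to $g=\sum_jg(n_j)e_{n_j}$.

**Step 4: subgroups.** Let $f$ be a Borel reduction of $E_G$ to $\equiv_m$. It is $G_p$-invariant because $G_p\le G$. Let $A\subseteq B$ be as in Step 3. For $g\in\mathbb T^A$ there is an $x$ with $f(x)\equiv_mf(x+g)$, and then $g\in G$ because $f$ is a reduction. $\square$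

Theorem B fails for $p=2$. Composing $\Theta$ with a reduction of $\ell_2$ to $\equiv_m$ (or taking Example 2) gives a reduction of $E_{G_2}$ to $\equiv_m$. By the argument of Step 4, the conclusion for $p=2$ would give $\mathbb T^A\le G_2$ for some infinite $A$. But the element equal to $\frac14$ on $A$ and $0$ elsewhere is not in $G_2$.

## 8. The exact threshold for the relations $E_\Phi$

**Definition ($E_\Phi$).** Let $\Phi:[0,\infty)\to[0,\infty)$ be nondecreasing, with $\Phi(t)=0$ iff $t=0$, $\lim_{t\to0^+}\Phi(t)=0$, and $\Phi(2t)\le L\Phi(t)$ for $t\in(0,1]$, for some constant $L$. On $\mathbb R^\omega$ let $x\mathrel{E_\Phi}y\iff\sum_n\Phi(|x(n)-y(n)|)<\infty$.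

Necessarily $L\ge1$, since $0<\Phi(1)\le\Phi(2)\le L\Phi(1)$. If the sum is finite, then $|x(n)-y(n)|\to0$, since a difference of at least $\eta>0$ occurring infinitely often would contribute $\Phi(\eta)>0$ each time. For $a,b\in[0,1]$,
$$\Phi(a+b)\le\Phi(2\max(a,b))\le L\big(\Phi(a)+\Phi(b)\big).\tag{8}$$
Applied to all but finitely many coordinates, (8) gives transitivity. As $\Phi$ is monotone it is Borel, so $E_\Phi$ is a Borel equivalence relation.

**Theorem C.** The following are equivalent:

1. $E_\Phi\le_B\ \equiv_m$;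
2. $E_\Phi\le_B\ell_2$;
3. there is $c>0$ with $\Phi(st)\ge c\,s^2\,\Phi(t)$ for all $s,t\in(0,1]$.

**Example 4.** For $\Phi(t)=t^p$, $0<p<\infty$ (so $L=2^p$), condition 3 reads $s^p\ge cs^2$ on $(0,1]$, which says exactly $p\le2$.

**Example 5.** Let $\Phi(t)=t^2/\log(e/t)$ on $(0,1]$, $\Phi(t)=t^2$ for $t\ge1$, and $\Phi(0)=0$. On $(0,1]$ the numerator increases and the denominator $1-\log t$ decreases, so $\Phi$ is increasing there, and the two formulas agree at $t=1$. For $t\le\frac12$, with $z=1-\log t\ge1+\log2$, we have $\Phi(2t)/\Phi(t)=4z/(z-\log2)\le4(1+\log2)$. For $t\in(\frac12,1]$ we have $\Phi(2t)/\Phi(t)=4(1-\log t)\le4(1+\log2)$. So the hypotheses hold. With $t=1$, $\Phi(s)/(s^2\Phi(1))=1/\log(e/s)\to0$ as $s\to0$, so condition 3 fails and $E_\Phi\not\le_B\ \equiv_m$. The threshold is finer than the power scale.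

*Proof of Theorem C.* The implication **2 ⇒ 1** follows from $\ell_2\le_B\ \equiv_m$.

**3 ⇒ 2.** The plan is to code each real number $a$ by a vector $V_a$ in a Hilbert space with $\|V_a-V_b\|^2$ comparable to $\Phi(\min(|a-b|,1))$. As we saw in Section 2, such codes do not exist when $\Phi$ decays too fast. Condition 3 is what makes one exist.

**Step 1: make $\Phi(\sqrt{\cdot})$ concave up to constants.** Taking $s=1$ in condition 3 shows $c\le1$. Let $h(r)=\Phi(\min(\sqrt r,1))$ for $r>0$. It is nondecreasing, bounded by $\Phi(1)$, and $h(0^+)=0$. We claim that $h(r)\ge c\frac ruh(u)$ for $0<r\le u$. If $u\le1$, use condition 3 with $s=\sqrt{r/u}$, $t=\sqrt u$. If $r\le1<u$, use it with $s=\sqrt r$, $t=1$ to get $h(r)\ge cr\Phi(1)\ge c\frac ru\Phi(1)=c\frac ruh(u)$. If $r>1$, then $h(r)=h(u)$ and $c\frac ru\le1$. It follows that $h(u)\le h(r)\big(1+\frac u{cr}\big)$ for all $u,r>0$: for $r\le u$ by the claim, for $r>u$ by monotonicity. Hence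
$$\hat h(u):=\inf_{r>0}h(r)\Big(1+\frac u{cr}\Big)\quad\text{satisfies}\quad h\le\hat h\le\Big(1+\frac1c\Big)h,\tag{9}$$
the upper bound coming from $r=u$. As an infimum of nondecreasing affine functions of $u$, $\hat h$ is concave and nondecreasing. By (9) it is bounded, and $\hat h(0^+)=0$.

**Step 2: write $\hat h$ as a mixture of the functions $\min(\cdot,u)$.** Let $w$ be the right derivative of $\hat h$ on $(0,\infty)$. It is finite, nonnegative, nonincreasing and right-continuous. It tends to $0$ at $\infty$, since a positive limit would make $\hat h$ grow at least linearly. Let $\nu$ be the Lebesgue–Stieltjes measure on $(0,\infty)$ with $\nu((v,\infty))=w(v)$ for $v>0$; it is $\sigma$-finite. Since $\hat h(0^+)=0$, Tonelli's theorem gives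
$$\hat h(r)=\int_0^rw(v)\,dv=\int_0^r\nu((v,\infty))\,dv=\int\min(r,u)\,d\nu(u).$$

**Step 3: replace $\min$ by an exponential.** We need a kernel that can be realized in Hilbert space. Put
$$Q(t)=\int u\,\big(1-e^{-t^2/u}\big)\,d\nu(u)\qquad(t\in\mathbb R).$$
For $z\ge0$, $(1-e^{-1})\min(1,z)\le1-e^{-z}\le\min(1,z)$, the left inequality by concavity on $[0,1]$ and monotonicity beyond. With $z=t^2/u$, and since $u\min(1,t^2/u)=\min(u,t^2)$, we get $(1-e^{-1})\hat h(t^2)\le Q(t)\le\hat h(t^2)$ for $t\ne0$. Also $Q(0)=0$. By (9), and since $h(t^2)=\Phi(\min(|t|,1))$ for $t\ne0$, for all $t$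
$$(1-e^{-1})\,\Phi(\min(|t|,1))\le Q(t)\le\Big(1+\frac1c\Big)\Phi(\min(|t|,1)).\tag{10}$$
In particular $Q$ is finite and $Q(t)\to0$ as $t\to0$.

**Step 4: realize $Q(a-b)$ as a squared distance.** Let $\gamma$ be the standard Gaussian measure on $\mathbb R$. Let $H$ be the complex $L^2$ space of the $\sigma$-finite measure $u\,d\nu(u)\otimes d\gamma(\xi)$ on $(0,\infty)\times\mathbb R$, regarded as a separable real Hilbert space. For $a\in\mathbb R$ put
$$V_a(u,\xi)=\tfrac1{\sqrt2}\big(e^{ia\xi\sqrt{2/u}}-1\big).$$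
We use $\frac12|e^{i\alpha}-e^{i\beta}|^2=1-\cos(\alpha-\beta)$ and $\int\cos(\tau\xi)\,d\gamma(\xi)=e^{-\tau^2/2}$ with $\tau=(a-b)\sqrt{2/u}$, so that $\tau^2/2=(a-b)^2/u$. Then
$$\|V_a-V_b\|^2=\int u\int\Big(1-\cos\big((a-b)\xi\sqrt{2/u}\big)\Big)d\gamma(\xi)\,d\nu(u)=Q(a-b).$$
With $b=0$, where $V_0=0$, this shows $V_a\in H$. Since $Q(t)\to0$ as $t\to0$, $a\mapsto V_a$ is continuous.

**Step 5: the reduction.** Let $(b_i)$ be an orthonormal basis of the real Hilbert space $H$, adding zero coordinates if $H$ is finite-dimensional. The map $x\mapsto(\langle V_{x(n)},b_i\rangle)_{n,i}$ from $\mathbb R^\omega$ to $\mathbb R^{\omega\times\omega}\cong\mathbb R^\omega$ is continuous, and by Parseval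
$$\sum_{n,i}\langle V_{x(n)}-V_{y(n)},b_i\rangle^2=\sum_nQ(x(n)-y(n)).$$
By (10) this is finite iff $\sum_n\Phi(\min(|x(n)-y(n)|,1))<\infty$. Finiteness of this sum, or of $\sum_n\Phi(|x(n)-y(n)|)$, forces $|x(n)-y(n)|\to0$, after which the two sums differ in finitely many terms only. So the condition is $x\mathrel{E_\Phi}y$, and $E_\Phi\le_B\ell_2$.

**1 ⇒ 3.** Suppose 1 holds and 3 fails. We run the proof of Theorem A, with single coordinates replaced by blocks of coordinates of total $\Phi$-mass about $1$.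

**Step 1: move to the torus.** Let $G_\Phi=\{g\in\mathbb T^\omega:\sum_n\Phi(|g_n|)<\infty\}$. By (8) and $|a+b|\le|a|+|b|$ it is a subgroup, and it contains $\mathbb T^{(\omega)}$. The function $N(g)=\sum_n\Phi(|g_n|)$ satisfies $(*)$, as in Example 3. We check that $\Theta$ reduces $E_{G_\Phi}$ to $E_\Phi$. With $a_n,M_n$ as in Lemma 1, (5) gives $a_n\le M_n\le8a_n$. Each of the two relations forces $a_n\to0$, and once $4a_n\le1$ three applications of doubling give $\Phi(a_n)\le\Phi(M_n)\le\Phi(8a_n)\le L^3\Phi(a_n)$. The two terms belonging to $n$ add up to between $\Phi(M_n)$ and $2\Phi(M_n)$. So the two sums are finite together. Composing with the reduction from 1 gives a Borel reduction $f$ of $E_{G_\Phi}$ to $\equiv_m$, and Lemmas 2, 3 and 4 apply to $f$ with $G=G_\Phi$.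

**Step 2: extract sizes from the failure of 3.** For each $j\ge1$ there are $s,t\in(0,1]$ with $\Phi(st)<4^{-j}L^{-2}s^2\Phi(t)$. Put $t_j=t/4\le\frac14$. Doubling twice, $\Phi(t)\le L^2\Phi(t_j)$, so $\Phi(st_j)\le\Phi(st)<4^{-j}s^2\Phi(t_j)$. Put $k_j=\lceil1/s\rceil$. Since $1/s\le k_j\le1/s+1\le2/s$, we have $\frac s2\le\frac1{k_j}\le s$, so $\Phi(t_j/k_j)\le\Phi(st_j)$ and $s^2\le4k_j^{-2}$. Hence
$$\Phi(t_j/k_j)<4^{1-j}k_j^{-2}\,\Phi(t_j).\tag{11}$$
Let $b_j=\lceil1/\Phi(t_j)\rceil$. Then
$$1\le b_j\Phi(t_j)\le1+\Phi(t_j)\le1+\Phi(1).\tag{12}$$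

**Step 3: $\psi$ is small at some blocks.** For finite $I\subseteq\omega$ write $t_j\mathbf 1_I=\sum_{n\in I}t_je_n$. We claim that for all $\varepsilon>0$ and $l$ there are $j$ and a set $I\subseteq[l,\infty)$ with $|I|=b_j$ and $\psi(t_j\mathbf 1_I)\le6\varepsilon$. Take $n_0,\delta$ from Lemma 2, and $j$ with $4^{1-j}(1+\Phi(1))\le\delta$. Let $m=k_j^2$, let $I_1,\dots,I_m\subseteq[\max(n_0,l),\infty)$ be disjoint sets of size $b_j$, and let $h_i=\frac{t_j}{k_j}\mathbf 1_{I_i}$. By (11) and (12), for all $A\subseteq\{1,\dots,m\}$,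
$$N\Big(\sum_{i\in A}h_i\Big)\le k_j^2\,b_j\,\Phi(t_j/k_j)\le4^{1-j}\,b_j\Phi(t_j)\le\delta,$$
so $\psi(\sum_{i\in A}h_i)\le\frac12D(\sum_{i\in A}h_i)\le\varepsilon$. Lemma 4 with $k=k_j=\sqrt m$ gives $\frac1m\sum_i\psi(t_j\mathbf 1_{I_i})\le6\varepsilon$, hence $\psi(t_j\mathbf 1_{I_i})\le6\varepsilon$ for some $i$.

**Step 4: add up blocks.** Apply Step 3 with $\varepsilon=4^{-i}/48$ for $i=1,2,\dots$, each time with $l$ beyond the previous blocks. By (3) this gives $g_i=t_{j(i)}\mathbf 1_{J_i}$ with pairwise disjoint finite $J_i$, $|J_i|=b_{j(i)}$, and $D(g_i)\le2^{-i}$. Let $g=\sum_ig_i$. By Lemma 3, $f(x)\equiv_mf(x+g)$ for a.e. $x$, and since $f$ is a reduction, $g\in G_\Phi$. But $t_{j(i)}\le\frac14$, so $|g_n|=t_{j(i)}$ for $n\in J_i$, and by (12)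
$$\sum_n\Phi(|g_n|)=\sum_ib_{j(i)}\Phi(t_{j(i)})\ge\sum_i1=\infty,$$
a contradiction. $\blacksquare$
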